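# Alternating triples of vector fields on the line, and why one identity of degree five generates all the others

## 1. A third-order operator that collapses to multiplication by a Wronskian

Take three elements $a,b,c$ of a Lie algebra and multiply their adjoint operators in all six orders, with signs:
$$D(a,b,c)=\sum_{\rm sgn}\operatorname{ad}a\operatorname{ad}b\operatorname{ad}c=\sum_{cyc}\operatorname{ad}a\operatorname{ad}[b,c].\tag{1}$$
Here $\sum_{\rm sgn}$ is the alternating sum over the six permutations of the indicated triple and $\sum_{cyc}$ is the sum over its three cyclic permutations. The two forms agree because $\operatorname{ad}b\operatorname{ad}c-\operatorname{ad}c\operatorname{ad}b=\operatorname{ad}[b,c]$. The operator $D(a,b,c)$ is skew-symmetric in $a,b,c$. The whole proof turns on it, so we first see what it does to vector fields on a line.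

Let $K$ be a field of characteristic $0$, for instance $\mathbb R$. Let $P=K[x_i^{(k)}:i\ge1,\ k\ge0]$ be the polynomial ring in the $x_i=x_i^{(0)}$ and their formal derivatives, with the derivation $'$ that sends $x_i^{(k)}$ to $x_i^{(k+1)}$. Write $\partial$ for this derivation. The operators $f\partial$ $(f\in P)$ satisfy $[f\partial,g\partial]=(fg'-f'g)\partial$, and $f\partial=0$ only for $f=0$. So $P$ is a Lie algebra under
$$[f,g]=fg'-f'g ,$$
and in it $\operatorname{ad}a=a\partial-a'$. For $a,b,c\in P$ let $\operatorname{Wr}(a,b,c)$ be the determinant with rows $(a,b,c)$, $(a',b',c')$, $(a'',b'',c'')$.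

**Proposition 1.** For $a,b,c\in P$ the operator $D(a,b,c)$ acts on $P$ as multiplication by $-2\operatorname{Wr}(a,b,c)$.

**Proof.** Put $h=[b,c]=bc'-b'c$. Then
$$\operatorname{ad}a\operatorname{ad}h=(a\partial-a')(h\partial-h')=ah\,\partial^2+ah'\partial-ah'\partial-ah''-a'h\,\partial+a'h'=ah\,\partial^2-a'h\,\partial-ah''+a'h'.$$
Sum cyclically. Each sum below is a $3\times3$ determinant, described by its rows; only the first column's entry is written. We have $\sum ah$ with rows $a,a,a'$, and $\sum a'h$ with rows $a',a,a'$, so both vanish. Since $h'=bc''-b''c$, the sum $\sum a'h'$ has rows $a',a,a''$ and equals $-\operatorname{Wr}$. Since $h''=(bc'''-b'''c)+(b'c''-b''c')$, the sum $\sum ah''$ is the determinant with rows $a,a,a'''$, which is $0$, plus the one with rows $a,a',a''$, which is $\operatorname{Wr}$. The total is $-\operatorname{Wr}-\operatorname{Wr}=-2\operatorname{Wr}$. $\square$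

A product of three first-order operators has order three, and the alternating sum has order zero. The same computation works over $K[t]$. For $a=1$, $b=t$, $c=t^2$ we have $\operatorname{Wr}=2$, so $D$ should act on $K[t]$ as the scalar $-4$. Check on $z=1$: here $[b,c]=t^2$, $[c,a]=-2t$, $[a,b]=1$, so $Dz=[1,[t^2,1]]+[t,[-2t,1]]+[t^2,[1,1]]=[1,-2t]+[t,2]+0=-2-2=-4$.

Now take four letters and put
$$\mathfrak s(x_1,\dots,x_4)=\sum_{\sigma\in S_4}\operatorname{sgn}(\sigma)\operatorname{ad}x_{\sigma1}\operatorname{ad}x_{\sigma2}\operatorname{ad}x_{\sigma3}\operatorname{ad}x_{\sigma4}.$$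
Sorting by the last letter gives, up to an overall sign, $\mathfrak s=\sum_{i=1}^4(-1)^{i-1}D(x_{\hat i})\operatorname{ad}x_i$, where $x_{\hat i}$ denotes the triple without $x_i$, in increasing order. On $P$, by Proposition 1, this is $-2\sum_i(-1)^{i-1}\operatorname{Wr}(x_{\hat i})(x_i\partial-x_i')$. The coefficient of $\partial$ is, up to a factor, a $4\times4$ determinant with rows $x,x,x',x''$, and the remaining coefficient is one with rows $x',x,x',x''$. Both have a repeated row. So $\mathfrak s=0$ on $P$, whatever elements of $P$ are substituted for $x_1,\dots,x_4$.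

This is a statement about the *standard Lie polynomial*
$$s_4(x_1,\dots,x_5)=\sum_{\sigma\in S_4}\operatorname{sgn}(\sigma)\,[[[[x_5,x_{\sigma1}],x_{\sigma2}],x_{\sigma3}],x_{\sigma4}].$$
Turning four brackets around costs $(-1)^4=1$ and reverses the order of the letters, and the reversal of four letters is an even permutation. Hence $s_4(x_1,\dots,x_5)=\mathfrak s(x_1,\dots,x_4)x_5$, and we have shown that vector fields on the line satisfy
$$s_4(x_1,x_2,x_3,x_4,x_5)\equiv0.\tag{2}$$

The operator $D$ does more than produce this identity. We shall prove that (2) produces every other identity of vector fields on the line, and the proof consists in studying the operators $D$ in a Lie algebra about which nothing is known except (2).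

## 2. Identities, consequences, and a homomorphism whose kernel must vanish

Let $W_1$ be the Lie algebra of derivations $f\,\frac{d}{dt}$ of $K[t]$, and let $L$ be the free Lie algebra over $K$ on $x_1,x_2,\dots$.

**Definition.** An element $h(x_1,\dots,x_m)\in L$ is an *identity* of a Lie algebra $\mathfrak g$ if $h(g_1,\dots,g_m)=0$ for all $g_i\in\mathfrak g$. A *T-ideal* of $L$ is an ideal stable under all endomorphisms of $L$, that is, under all substitutions of elements of $L$ for the variables. The identities of $\mathfrak g$ form a T-ideal. An identity is a *consequence* of $h$ if it lies in the T-ideal generated by $h$. A set of identities of $\mathfrak g$ is a *basis* if it generates the T-ideal of all identities of $\mathfrak g$.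

For example, $[[x_1,x_2],x_3]$ is a basis of the identities of the three-dimensional Heisenberg algebra. That algebra satisfies it and is not abelian, and the T-ideal it generates is the span of all elements of degree at least three. An identity has multihomogeneous components that are identities ($K$ is infinite). Degree one is impossible. In degree two only multiples of $[x_i,x_j]$ with $i\ne j$ could occur, and they are excluded.

**Theorem 2.** Let $K$ be a field of characteristic $0$. Every identity of $W_1$ is a consequence of $s_4(x_1,\dots,x_5)\equiv0$. In particular, for $K=\mathbb R$, the single identity (2) is a basis of the identities of $W_1$, and hence also of the identities of the Lie algebra $\mathrm{Vect}(M)$ of smooth vector fields on a smooth $1$-dimensional manifold $M$.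

The passage to $\mathrm{Vect}(M)$ uses the known fact that it has the same identities as $W_1$; the next lemma makes it easy to see.

**Lemma 3.** A Lie polynomial $h\in L$ is an identity of $W_1$ if and only if its value at the elements $x_1,x_2,\dots$ of $P$ is $0$.

**Proof.** Identify $f\frac d{dt}$ with $f$; the bracket becomes $fg'-f'g$. For $f_i\in K[t]$ the ring homomorphism $P\to K[t]$, $x_i^{(k)}\mapsto f_i^{(k)}$, commutes with the derivations, so it is a Lie homomorphism and carries $h(x_1,\dots)$ to $h(f_1,\dots)$. Thus vanishing in $P$ implies that $h$ is an identity. Conversely, if $h$ is an identity, then the polynomial $h(x_1,\dots)\in P$ vanishes at every point $x_i^{(k)}=f_i^{(k)}(0)$. Finitely many derivatives at $0$ can be prescribed arbitrarily, since $k!$ is invertible, and $K$ is infinite. So the polynomial is $0$. $\square$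

The same argument works for $M$. In a local coordinate, the value of $h$ on vector fields $f_i\frac d{dt}$ at a point is the same polynomial in the derivatives of the $f_i$. Cutting off polynomials by a bump function realizes every jet at a point by a global field.

Now put
$$F=L/(\text{T-ideal generated by }s_4).$$
Every map $x_i\mapsto X_i\in F$ extends to an endomorphism of $F$. Since $P$ satisfies $s_4$, there is a Lie homomorphism
$$\pi:F\to P,\qquad x_i\mapsto x_i,$$
and by Lemma 3 its kernel is (identities of $W_1$)/(consequences of $s_4$). **We must show $\ker\pi=0$.**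

*Multilinear elements suffice.* Since $s_4$ is multilinear, its T-ideal is the ideal generated by the values of $s_4$ on monomials. So $F$ is graded by multidegree in the variables. The map $\pi$ respects multidegree, so $\ker\pi$ is multigraded. It is stable under endomorphisms of $F$: if $h$ vanishes at $x_1,x_2,\dots\in P$, then by a differential substitution it vanishes at all elements of $P$. Suppose $0\ne u\in\ker\pi$ is multihomogeneous, of degree $d_i$ in $x_i$. Replace each $x_i$ by a sum of $d_i$ new variables and take the part linear in all new variables. This part lies in $\ker\pi$, and identifying the new variables again gives $\prod d_i!\,u\ne0$. So a nonzero kernel contains a nonzero multilinear element.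

## 3. Degrees two, three and four by reading off derivatives of one variable

An element of $P$ that is linear in a variable $z$ is uniquely $\sum g_iz^{(i)}$ with the $g_i$ free of $z$. Its *$z$-order* is the largest $i$ with $g_i\ne0$. Write $a\cdot z=[a,z]$, $a\cdot b\cdot z=[a,[b,z]]$, and so on. Because $\operatorname{ad}a=a\partial-a'$, the image of a word $w_1\cdots w_j\cdot z$ has $z$-order at most $j$, and its coefficient at $z^{(j)}$ is the product $\pi(w_1)\cdots\pi(w_j)$. Let us look for multilinear identities in $L$ itself.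

*Degree 2.* For $\lambda[a,z]$ the coefficient at $z'$ is $\lambda a$, so $\lambda=0$.

*Degree 3.* Every element is $\lambda\,a\cdot b\cdot z+\mu\,[a,b]\cdot z$. The coefficient at $z''$ is $\lambda ab$, so $\lambda=0$. Then the coefficient at $z'$ is $\mu(ab'-a'b)$, so $\mu=0$.

*Degree 4.* By $[w,w']\cdot Z=w\cdot w'\cdot Z-w'\cdot w\cdot Z$, every element can be written as
$$\lambda\,a\cdot b\cdot c\cdot z+\alpha\,a\cdot[b,c]\cdot z+\beta\,b\cdot[c,a]\cdot z+\gamma\,c\cdot[a,b]\cdot z+\ell\cdot z,$$
with $\ell$ a Lie element of degree three in $a,b,c$. The coefficient at $z'''$ gives $\lambda=0$. The coefficient at $z''$ is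
$$\alpha a(bc'-b'c)+\beta b(ca'-c'a)+\gamma c(ab'-a'b)=(\alpha-\beta)abc'+(\gamma-\alpha)ab'c+(\beta-\gamma)a'bc ,$$
so $\alpha=\beta=\gamma$. Unlike before, this does not force the coefficients to vanish. What is left is $\alpha D(a,b,c)z+\ell\cdot z$. Its image is $-2\alpha\operatorname{Wr}(a,b,c)z+\pi(\ell)z'-\pi(\ell)'z$. The coefficient at $z'$ gives $\pi(\ell)=0$, so $\ell=0$ by degree 3, and then $\alpha=0$.

So $W_1$ has no nonzero identity of degree at most $4$. The calculation also shows what a general proof along these lines needs. One must know all linear relations between products $\pi(w_1)\cdots\pi(w_j)$; in degree 4 there was one, the cyclic relation $\sum a[b,c]=0$. Each such relation must lower the number of letters. And one must treat separately what has no letters left, such as $D(a,b,c)z$. In $F$ we may use only (2).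

## 4. Calculus with adjoint operators in an arbitrary Lie algebra

This section fixes notation and proves one lemma that holds without any identity.

In operator identities a letter $a$ means $\operatorname{ad}a$. For an operator $f$ on a Lie algebra and an element $y$ put $y(f)=[\operatorname{ad}y,f]$. Directly from the definition,
$$y\cdot(fw)=y(f)w+f[y,w],\qquad y(fg)=y(f)g+f\,y(g),\qquad [y,z](f)=y(z(f))-z(y(f)).\tag{3}$$
Since $y(\operatorname{ad}a)=\operatorname{ad}[y,a]$,
$$y(D(a,b,c))=D([y,a],b,c)+D(a,[y,b],c)+D(a,b,[y,c]).\tag{4}$$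
For example, in $P$, if $f$ is multiplication by $\varphi$, then $y(f)=[y\partial-y',\varphi]$ is multiplication by $y\varphi'$.

**Lemma 4** (any Lie algebra).
(a) $\sum_{i=1}^4(-1)^{i-1}D(x_{\hat i})x_i=0$.
(b) $D(u,v,X)Z-D(u,v,Z)X=-2[[X,Z],[u,v]]$.

**Proof.** (a) Up to sign the sum is $\sum_{\sigma\in S_4}\operatorname{sgn}(\sigma)[x_{\sigma1},[x_{\sigma2},[x_{\sigma3},x_{\sigma4}]]]$. Cyclic permutations of $\sigma2,\sigma3,\sigma4$ are even, so the terms group into Jacobi sums.

(b) Part (a) for $(u,v,X,Z)$ says $D(v,X,Z)u-D(u,X,Z)v+D(u,v,Z)X-D(u,v,X)Z=0$. So the left side of (b) is $D(X,Z,v)u-D(X,Z,u)v$. Put $e=[X,Z]$ and $c=[v,u]$. By the second form of (1), it equals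
$$X\cdot([[Z,v],u]-[[Z,u],v])+Z\cdot([[v,X],u]-[[u,X],v])+v\cdot[e,u]-u\cdot[e,v].$$
By Jacobi, the first parenthesis is $[Z,[v,u]]=[Z,c]$ and the second is $-[X,c]$. Also $v\cdot[e,u]-u\cdot[e,v]=[[e,v],u]-[[e,u],v]=[e,c]$. Finally $X\cdot[Z,c]-Z\cdot[X,c]=[[X,Z],c]=[e,c]$. The total is $2[e,c]=-2[[X,Z],[u,v]]$. $\square$

In $F$ we have in addition $\mathfrak s=0$ for all arguments. Sorting the permutations by the last letter, or by the first, gives
$$\sum_i(-1)^{i-1}D(x_{\hat i})\operatorname{ad}x_i=0,\qquad\sum_i(-1)^{i-1}\operatorname{ad}x_i\,D(x_{\hat i})=0,\tag{5}$$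
and, by subtraction,
$$\sum_i(-1)^{i-1}x_i(D(x_{\hat i}))=0.\tag{6}$$

## 5. The symmetry $y(f)z=z(f)y$ extracted from $s_4$

On $P$ the operators $D$ are multiplications, so they commute, and $y(f)z$ is $y\,\pi(f)'z$, symmetric in $y$ and $z$. In $F$ both facts must be derived from (2). The symmetry comes first.

**Lemma 5.** In $F$, for $f=D(a,b,c)$ and all $y,z$:
$$y(f)z=z(f)y.\tag{R}$$

**Proof.** Write $D_{abc}=D(a,b,c)$ and
$$r(abc;y,z)=y(D_{abc})z-z(D_{abc})y .$$
This is multilinear, skew in $a,b,c$, and skew in $y,z$. We must show $r=0$.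

**Step 1: a relation that uses $s_4$.** Lemma 4(a) for $(a,b,c,y)$ reads $D_{abc}y=D_{ybc}a+D_{ayc}b+D_{aby}c$. Apply $z\,\cdot$ and use (3): this gives
$$z(D_{abc})y+D_{abc}[z,y]=\big(z(D_{ybc})a+D_{ybc}[z,a]\big)+\big(z(D_{ayc})b+D_{ayc}[z,b]\big)+\big(z(D_{aby})c+D_{aby}[z,c]\big).$$
The first relation of (5), $D_{abc}\operatorname{ad}y=D_{ybc}\operatorname{ad}a+D_{ayc}\operatorname{ad}b+D_{aby}\operatorname{ad}c$, applied to $z$, removes the terms in which $D$ is not differentiated:
$$z(D_{abc})y=z(D_{ybc})a+z(D_{ayc})b+z(D_{aby})c.$$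
By (6), $y(D_{abc})=a(D_{ybc})+b(D_{ayc})+c(D_{aby})$; evaluate this at $z$. Subtracting,
$$r(abc;y,z)=r(ybc;a,z)+r(ayc;b,z)+r(aby;c,z).\tag{7}$$

**Step 2: a relation valid in every Lie algebra, $r(abc;a,b)=0$.** Let $D=D_{abc}$, $u=[a,b]$, $p=[a,c]$, $q=[b,c]$. By (3), $r(abc;a,b)=a\cdot Db-D[a,b]-b\cdot Da+D[b,a]=a\cdot Db-b\cdot Da-2Du$. Since $Dz=a\cdot[q,z]-b\cdot[p,z]+c\cdot[u,z]$,
$$Db=-a\cdot b\cdot q+b\cdot b\cdot p-c\cdot b\cdot u,\quad Da=-a\cdot a\cdot q+b\cdot a\cdot p-c\cdot a\cdot u,\quad Du=a\cdot[q,u]-b\cdot[p,u].$$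
Therefore $a\cdot Db-b\cdot Da=-(aab-baa)q+(abb-bba)p-(acb-bca)u$. As operators,
$$aab-baa=a(ba+u)-(ab-u)a=au+ua,\qquad abb-bba=(ba+u)b-b(ab-u)=ub+bu,$$
$$acb-bca=(ca+p)b-(cb+q)a=cu+pb-qa.$$
Since $c\cdot u\cdot u=0$, we get that $r(abc;a,b)$ equals
$$-[a,[u,q]]-[u,[a,q]]+[u,[b,p]]+[b,[u,p]]-[p,[b,u]]+[q,[a,u]]+2[a,[u,q]]-2[b,[u,p]].$$
The terms with $q$ are $[a,[u,q]]-[u,[a,q]]+[q,[a,u]]=[[a,u],q]+[q,[a,u]]=0$. The terms with $p$ are $[u,[b,p]]-[b,[u,p]]-[p,[b,u]]=-[[b,u],p]-[p,[b,u]]=0$.

Now replace $a$ by $a+y$ and $b$ by $b+z$ and take the part linear in each of $a,y,b,z$: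
$$r(abc;y,z)+r(ybc;a,z)+r(azc;y,b)+r(yzc;a,b)=0.\tag{8}$$

**Step 3: linear algebra on the ten pairs from five labels.** Label five elements and put $r(klm;i,j)=\operatorname{sgn}(klmij)\,\rho(ij)$. By the skew-symmetries of $r$, $\rho(ij)$ is well defined and symmetric. With the order $a,b,c,y,z$, each term on the right of (7) comes from one transposition, so (7) becomes $\rho(yz)=-\rho(az)-\rho(bz)-\rho(cz)$: for each label $z$,
$$\sum_{i\ne z}\rho(iz)=0.$$
In (8) the second and third terms come from one transposition and the fourth from two, so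
$$\rho(yz)+\rho(ab)=\rho(az)+\rho(yb).$$
Fix $y,z$ and let $\Sigma'$ be the sum of $\rho$ over the three pairs from the other three labels. Sum the last relation over the six ordered pairs $(a,b)$ of these labels:
$$6\rho(yz)+2\Sigma'=2\sum_a\rho(az)+2\sum_b\rho(yb)=-2\rho(yz)-2\rho(yz)=-4\rho(yz).$$
The sum of all ten $\rho$'s is also $0$, as half the sum of the vertex relations. Sorting the ten pairs by how they meet $\{y,z\}$, this says $\rho(yz)-\rho(yz)-\rho(yz)+\Sigma'=0$, so $\Sigma'=\rho(yz)$. Hence $12\rho(yz)=0$, and $\rho=0$. $\square$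

## 6. The commutative algebra generated by the operators $D$

Let $V=\operatorname{span}\{D(a,b,c):a,b,c\in F\}\subset\operatorname{End}F$. By (4), $y(V)\subset V$ for all $y\in F$. By linearity, (R) holds for all $f\in V$.

**Lemma 6.** Let $f\in V$. (i) For all $x_1,x_2,x_3\in F$,
$$\sum_{cyc}x_1(f)[x_2,x_3]=0.\tag{P}$$
(ii) The elements of $V$ commute.

**Proof of (i).** The aim is to write a visibly skew expression in a visibly symmetric form. Put $q_{ij}=x_i(f)x_j$; by (R), $q_{ij}=q_{ji}$. Put $r_1=x_2(x_1(f))x_3$, which is symmetric in $2,3$ by (R) for $x_1(f)\in V$, and define $r_2,r_3$ by cyclic shift. By (3), $x_1(f)[x_2,x_3]=[x_2,q_{13}]-r_1$. So the sum in (P) equals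
$$[x_2,q_{13}]+[x_3,q_{21}]+[x_1,q_{32}]-r_1-r_2-r_3,$$
which is symmetric in $x_1,x_2,x_3$. But the sum in (P) is skew in them. So twice it is $0$.

**Proof of (ii).** Let $D=D(x_1,x_2,x_3)=\sum_{\rm sgn}\operatorname{ad}x_1\operatorname{ad}x_2\operatorname{ad}x_3$ and $z\in F$. We must show $Dfz=fDz$.

**Step 1: Leibniz expansion of $D(fz)$.** By (3), each of the three letters is applied either to $f$ or to what follows $f$. If none is applied to $f$, we get $fDz$. If exactly one is, it stands in position $1$, $2$ or $3$. Position $1$ gives $\sum_{\rm sgn}x_1(f)(x_2\cdot x_3\cdot z)=\sum_{cyc}x_1(f)[[x_2,x_3],z]$. Position $2$ gives the same after the odd renaming $1\leftrightarrow2$, with sign $-$. Position $3$ gives the same after a cyclic renaming, with sign $+$. If exactly two are applied to $f$, positions $\{2,3\}$ give $\sum_{\rm sgn}x_2(x_3(f))[x_1,z]=\sum_{cyc}[x_2,x_3](f)[x_1,z]$, and by the same renamings $\{1,2\}$ gives this with sign $+$ and $\{1,3\}$ with sign $-$. If all three are applied to $f$, we get $\sum_{cyc}x_1([x_2,x_3](f))z$.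 Hence $Dfz-fDz=R_1+Q+Sz$ with
$$R_1=\sum_{cyc}x_1(f)[[x_2,x_3],z],\quad Q=\sum_{cyc}[x_2,x_3](f)[x_1,z],\quad S=\sum_{cyc}x_1([x_2,x_3](f)).$$
By (R), also $Q=\sum_{cyc}[x_1,z](f)[x_2,x_3]$.

**Step 2: $Sz-Q=0$.** By (P) and (R), $\sum_{cyc}[x_2,x_3](f)x_1=0$. Apply $z\,\cdot$: $\sum_{cyc}\big(z([x_2,x_3](f))x_1+[x_2,x_3](f)[z,x_1]\big)=0$. By (R) for $[x_2,x_3](f)\in V$ the first summand is $x_1([x_2,x_3](f))z$. So $Sz-Q=0$.

**Step 3: $Sz+Q=0$.** Apply $x_1\,\cdot$ to $[x_2,x_3](f)z=z(f)[x_2,x_3]$ and sum cyclically. The left side becomes $Sz+Q$. The right side becomes $\sum_{cyc}x_1(z(f))[x_2,x_3]+z(f)\sum_{cyc}[x_1,[x_2,x_3]]$, which is $0$ by (P) for $z(f)\in V$ and by Jacobi. With Step 2, $Q=Sz=0$.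

**Step 4: $R_1=0$.** Write (P) for the triple $([x_1,z],x_2,x_3)$:
$$[x_1,z](f)[x_2,x_3]+x_2(f)[x_3,[x_1,z]]-x_3(f)[x_2,[x_1,z]]=0.$$
Sum cyclically over $1,2,3$ and shift indices in the last two terms so that $x_1(f)$ appears:
$$0=Q+\sum_{cyc}x_1(f)\big([x_2,[x_3,z]]-[x_3,[x_2,z]]\big)=Q+R_1 .$$
So $R_1=0$, and $Df=fD$. $\square$

Let $A\subset\operatorname{End}F$ be the associative algebra without unit generated by $V$, and let $\tilde A=K1+A$. By Lemma 6 and (3), $A$ is commutative and stable under $f\mapsto y(f)$.

**Lemma 7.** For $f\in A$ and all elements of $F$, (R) and (P) hold for $f$, and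
$$\operatorname{ad}(fz)=f\operatorname{ad}z-z(f).\tag{9}$$

**Proof.** If (R) holds for $f,g\in A$, then by commutativity $y(fg)z=g\,y(f)z+f\,y(g)z$, which is symmetric in $y,z$. So (R) passes to products and holds on $A$. The proof of Lemma 6(i) used only (R) for $f$ and for the $x_i(f)$, so it applies to $f\in A$. Finally $[fz,w]=-w\cdot(fz)=-w(f)z-f[w,z]=f[z,w]-z(f)w$ by (3) and (R). $\square$

**Multilinear components.** For a finite set $S$ of variables let $F(S)$ be the multilinear component of $F$, and let $A(S)$ be the span of the products of $D$'s that are multilinear in $S$. For example, $A(S)=0$ for $|S|\le2$, $A(\{a,b,c\})$ is spanned by $D(a,b,c)$, and $A(\{a,b,c,d\})$ is spanned by the six operators such as $D([a,b],c,d)$. From here on, all elements of $F$ and $A$ that occur are multihomogeneous and multilinear, and elements that occur together in one expression have disjoint supports. A coefficient in $\tilde A$ is a scalar or lies in some $A(T)$. If $y\in F(T)$ and $f\in A(S)$, then $y(f)\in A(S\cup T)$, by (3) and (4), and $fy\in F(S\cup T)$.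

*Substitution in operators.* For $f=f(x)\in A(S)$, $x\in S$ and $X\in F$, let $f(X)$ be obtained by applying the endomorphism $x\mapsto X$ (other variables fixed) to the arguments of the $D$'s in an expression of $f$. This does not depend on the expression. Indeed, suppose an expression gives the operator $0$. Take a variable $Z$ occurring neither in $S$ nor in $X$. Applying $x\mapsto X$ to $fZ=0$ gives $f(X)Z=0$. Applying $Z\mapsto w$ with $w\in F$ arbitrary gives $f(X)w=0$. So $f(X)=0$. Other variables of $S$ are treated in the same way. The same argument shows that for $z\notin S$, $fz=0$ implies $f=0$. More generally, an identity that involves variables outside the supports of its coefficients remains true when arbitrary elements are put in their place.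

*Words.* If $z\in S$, then $F(S)$ is spanned by words $w_1\cdots w_j\cdot z$ with $w_l\in F$: by induction on the degree, an element of degree at least two is a sum of brackets $[a,b]$ in which, up to sign, $z$ occurs in $b$, and $b$ is a combination of words. Also
$$w\cdot w'\cdot Z-w'\cdot w\cdot Z=[w,w']\cdot Z,\tag{10}$$
so exchanging adjacent letters changes a word by a word with one letter fewer.

*The map $\pi$ on $A$.* Operators in $A$ preserve the ideal $\ker\pi$. By Proposition 1 they act on $\pi(F)$ as multiplications by elements of $P$. Since $P$ is a domain and $\pi(F)\ne0$, the multiplier is unique. This gives an algebra map $\pi:A\to P$ with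
$$\pi(fz)=\pi(f)\pi(z),\qquad\pi(D(a,b,c))=-2\operatorname{Wr}(\pi a,\pi b,\pi c).$$
For $f\in A(S)$ and $z\notin S$, $\pi(f)=0$ if and only if $\pi(fz)=0$.

## 7. Relations between products: symmetric powers modulo two rules

Assume from now on that $\ker\pi\ne0$. Let $N=n+1$ be minimal such that $\ker\pi\cap F(S^*)\ne0$ for some set $S^*$ with $|S^*|=N$; by renaming, this then holds for any such set. Since $\pi$ is injective on multiples of one variable, $N\ge2$. Minimality gives

* (M1) $\pi:F(S)\to P$ is injective for $|S|\le n$;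
* (M2) $\pi:A(S)\to P$ is injective for $|S|\le n-1$. Indeed, if $\pi(f)=0$ and $z$ is a new variable, then $fz\in\ker\pi\cap F(S\cup z)=0$ by (M1), hence $f=0$.

The coefficient at the highest derivative of $z$ in a combination of words is a sum of products of elements of $\pi(F)$. We therefore need all linear relations between such products. Two kinds are evident: the cyclic relation met in degree 4, and the possibility of moving a multiplier from one factor to another. We impose exactly these and prove that there are no others, in degrees up to $n$.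

**Definition.** Let $\odot$ be the product in the symmetric algebra $\operatorname{Sym}(F)$. For $k\ge1$ let $C_k(S)$ be the component of $\operatorname{Sym}^k(F)$ multilinear in $S$, modulo the span of all
$$(a\odot[b,c]+b\odot[c,a]+c\odot[a,b])\odot y_3\odot\cdots\odot y_k,\tag{J1}$$
$$((fa)\odot b-a\odot(fb))\odot y_3\odot\cdots\odot y_k,\qquad f\in A.\tag{J2}$$

The component of $\operatorname{Sym}^k(F)$ multilinear in $S$ is the direct sum, over the partitions of $S$ into $k$ nonempty blocks $T_1,\dots,T_k$, of the spaces $F(T_1)\otimes\cdots\otimes F(T_k)$. So a linear map on it is the same as a family of multilinear maps that do not depend on the order of the factors. There are no relations for $k=1$, so $C_1(S)=F(S)$; and $C_k(S)=0$ for $k>|S|$. For example, $C_2(\{a,b,c\})$ is spanned by $a\odot[b,c]$, $b\odot[c,a]$, $c\odot[a,b]$, whose sum is $0$. A sample of (J2), in five variables, is $(D(a,b,c)x)\odot y=x\odot(D(a,b,c)y)$; both sides have product $-2\operatorname{Wr}(a,b,c)xy$.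

Multiplication $y_1\odot\cdots\odot y_k\mapsto\prod\pi(y_l)$ kills (J1), a determinant with rows $a,a,a'$, and kills (J2). It defines $\pi:C_k(S)\to P$.

**Lemma 8.** $\pi:C_k(S)\to P$ is injective for all $k\ge1$ and $|S|\le n$.

**Proof.** We use induction on $|S|$. The case $k=1$ is (M1), and $|S|=1$ is clear. Let $k\ge2$, $|S|\ge2$, $z\in S$, $S'=S\setminus z\ne\emptyset$. Let $\mathrm{Fil}_i\subset C_k(S)$ be the span of all $y_1\odot\cdots\odot y_{k-1}\odot(w_1\cdots w_j\cdot z)$ with $0\le j\le i$, and $\mathrm{Fil}_{-1}=0$. Since the factor that contains $z$ is a combination of words, the $\mathrm{Fil}_i$ exhaust $C_k(S)$.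

**Step 1: a candidate map that describes $\mathrm{Fil}_i/\mathrm{Fil}_{i-1}$.** For $i\ge0$ define
$$\Phi_i:C_{k-1+i}(S')\to\mathrm{Fil}_i/\mathrm{Fil}_{i-1},\quad y_1\odot\cdots\odot y_{k-1+i}\mapsto y_1\odot\cdots\odot y_{k-1}\odot(y_k\cdots y_{k-1+i}\cdot z).$$
Steps 2 and 3 show that it is well defined.

**Step 2: the order of the factors does not matter.** The symmetry in $y_1,\dots,y_{k-1}$ is exact. By (10), exchanging adjacent letters of the word changes the value by an element of $\mathrm{Fil}_{i-1}$. It remains to exchange $y=y_{k-1}$ with $w=y_k$, if $i\ge1$. Let $Z=y_{k+1}\cdots y_{k-1+i}\cdot z$. By (J1) for $(y,w,Z)$,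
$$y\odot[w,Z]-w\odot[y,Z]=-Z\odot[y,w].$$
Times the other factors, the right side has the $k-1$ factors $y_1,\dots,y_{k-2},[y,w]$ outside and a word $Z$ of $i-1$ letters, so it is in $\mathrm{Fil}_{i-1}$.

**Step 3: the relations are killed.** If $k-1\ge2$, Step 2 lets us put both factors involved in the relation outside the word, and then the image is itself a relation in $C_k(S)$. If $k=2$ and $i=0$, the source is $C_1(S')$, without relations. Let $k=2$, $i\ge1$. Put one of the two factors outside, the other as the first letter of the word, and let $Z$ be the word of the remaining $i-1$ letters applied to $z$.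

For (J1) we show $E:=\sum_{cyc}[b,c]\odot[a,Z]=0$ in $C_2(S)$. Let $\Sigma=\sum_{cyc}a\odot[[b,c],Z]$. By (J1) for $(a,[b,c],Z)$,
$$a\odot[[b,c],Z]=[b,c]\odot[a,Z]-Z\odot[a,[b,c]];$$
summing cyclically, $\Sigma=E$ by Jacobi. On the other hand $\Sigma=\sum_{\rm sgn}a\odot(b\cdot c\cdot Z)$, and by (J1) for $(a,b,[c,Z])$,
$$a\odot(b\cdot c\cdot Z)=b\odot(a\cdot c\cdot Z)-[c,Z]\odot[a,b].$$
In the alternating sum the first term on the right gives $-\Sigma$, and the second gives $-2E$. So $\Sigma=-\Sigma-2E$, and with $\Sigma=E$ we get $4E=0$.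

For (J2), by (9) and then (J2) in $C_2(S)$, used for $f$ and for $a(f)\in A$,
$$b\odot((fa)\cdot Z)-(fb)\odot(a\cdot Z)=b\odot(f[a,Z])-b\odot(a(f)Z)-(fb)\odot[a,Z]=-(a(f)b)\odot Z\in\mathrm{Fil}_{i-1}.$$

**Step 4: descent.** So $\Phi_i$ is well defined, and it is onto by the definition of $\mathrm{Fil}_i$. Let $\xi\in\mathrm{Fil}_i$ with $\pi(\xi)=0$, and write $\xi\equiv\Phi_i(\eta)$ modulo $\mathrm{Fil}_{i-1}$. Elements of $\pi(\mathrm{Fil}_{i-1})$ have $z$-order at most $i-1$, and the coefficient of $z^{(i)}$ in $y_1\odot\cdots\odot y_{k-1}\odot(y_k\cdots y_{k-1+i}\cdot z)$ maps to $\prod\pi(y_l)$. So the coefficient of $z^{(i)}$ in $\pi(\xi)$ is $\pi(\eta)$. Thus $\pi(\eta)=0$, and $\eta=0$ by induction, since $|S'|<|S|$ and $k-1+i\ge1$. Hence $\xi\in\mathrm{Fil}_{i-1}$. Descending to $\mathrm{Fil}_{-1}$, $\xi=0$. $\square$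

## 8. Peeling off letters, and what remains when no letter is left

We now run the argument of degree 4 on a kernel element of minimal degree.

**Lemma 9.** Let $|S^*|=n+1$, $w\in F(S^*)\cap\ker\pi$, $z\in S^*$ and $S=S^*\setminus z$. Then $w=fz$ with $f\in A(S)$ and $\pi(f)=0$.

**Proof.** Let $E_i$ be the span of all $f(w_1\cdots w_j\cdot z)$ in $F(S^*)$ with $0\le j\le i$ and $f\in\tilde A$. Then $E_0=A(S)z$, and $E_n=F(S^*)$ because words have at most $|S|=n$ letters.

**Step 1: a map onto $E_i/E_{i-1}$.** For $i\ge1$ define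
$$\Psi_i:C_i(S)\to E_i/E_{i-1},\qquad y_1\odot\cdots\odot y_i\mapsto y_1\cdots y_i\cdot z.$$
By (10) it is symmetric modulo $E_{i-1}$. For $i=1$ there are no relations. For $i\ge2$ put the two factors involved in a relation in front, and let $Z$ be the word of the other $i-2$ letters applied to $z$.

(J1): $\sum_{cyc}a\cdot[b,c]\cdot Z=D(a,b,c)Z\in E_{i-2}$.

(J2): by (9) and (3),
$$(fa)\cdot b\cdot Z=f(a\cdot b\cdot Z)-a(f)[b,Z],$$
$$a\cdot(fb)\cdot Z=a\cdot\big(f[b,Z]-b(f)Z\big)=a(f)[b,Z]+f(a\cdot b\cdot Z)-a(b(f))Z-b(f)[a,Z].$$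
The difference is $-2a(f)[b,Z]+b(f)[a,Z]+a(b(f))Z\in E_{i-1}$.

The map is onto: for $f\in A$, (9) gives $f(w_1\cdot Z')=(fw_1)\cdot Z'+w_1(f)Z'$. For $Z'=w_2\cdots w_i\cdot z$ the last term is in $E_{i-1}$, so the coefficient can be absorbed into the first letter.

**Step 2: descent.** Elements of $\pi(E_{i-1})$ have $z$-order at most $i-1$, and the coefficient of $z^{(i)}$ in $\pi\Psi_i(\eta)$ is $\pi(\eta)$. If $w\in E_i$ with $i\ge1$ and $w\equiv\Psi_i(\eta)$, then $\pi(w)=0$ gives $\pi(\eta)=0$, and $\eta=0$ by Lemma 8, which applies since $|S|=n$. So $w\in E_{i-1}$. Starting from $E_n$ we reach $w\in E_0$, that is, $w=fz$. Then $\pi(f)=0$ because $\pi(fz)=0$. $\square$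

Here the method stops. In $fz$ there is no letter left to peel off, and all we know about $f$ is $\pi(f)=0$. Minimality does not help: (M2) gives injectivity of $\pi$ on $A(S)$ only for $|S|\le n-1$, and here $|S|=n$. In degree 5, for instance, $f$ is a combination of the six operators $D([a,b],c,d),\dots$, and we would have to know all linear relations between six Wronskians and compare them with (6).

The way past this point is to remember that $z$ was an arbitrary variable of $w$. If we can show that $w=f(x)z$ does not change when $z$ and one of the variables $x$ of $f$ are exchanged, we are done.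

**Lemma 10.** Let $|S^*|=N\ge2$. If $w\in F(S^*)$ is invariant under all permutations of $S^*$, then $w=0$.

**Proof.** Let $S^*=\{x_1,\dots,x_N\}$ and let $h(x_1,\dots,x_N)\in L$ be a multilinear Lie polynomial that represents $w$. Then $N!\,w$ is represented by $\sum_\sigma h(x_{\sigma1},\dots,x_{\sigma N})$. This is the multilinear part of $h(X,\dots,X)$ with $X=x_1+\dots+x_N$, and $h(X,\dots,X)=0$ because $N\ge2$. $\square$

So the goal is: *if $|S|=n$, $f\in A(S)$, $\pi(f)=0$ and $x\in S$, then $f(x)z=f(z)x$.* The next three sections prove it.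

## 9. The exchange defect

**Definition.** For $f\in A(S)$, $x\in S$, $S'=S\setminus x$ and $z\notin S$, put
$$\Delta f(x,z)=f(x)z-f(z)x .$$
Let $H(S)=H(S;x)$ be the set of $f\in A(S)$ with $\Delta f(x,z)=c[x,z]$ for some $c\in A(S')$.

In $P$, if $\pi(f)=\sum g_ix^{(i)}$, then $\pi(\Delta f)=\sum g_i(x^{(i)}z-xz^{(i)})$; the term $i=0$ drops out and $i=1$ gives a multiple of $xz'-x'z$. So $H$ is the counterpart in $F$ of "$x$-order at most $1$". For example, $x(a)\in H$ for $a\in A(S')$: by (R), $x(a)z=z(a)x$, so $\Delta=0$. By contrast $D(u,v,x)\notin H(\{u,v,x\})$ for variables $u,v,x$: by Lemma 4(b), $\Delta=2[[u,v],[x,z]]$, whose image in $P$ is not $0$, while $A(\{u,v\})=0$.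

The proof will filter $A(S)$ by $x$-order and descend, as before, until it reaches $H$. Put $K_1(S)=H(S)$, and for $i\ge2$
$$K_i(S)=H(S)+\operatorname{span}\{b\,D(u,v,w_1\cdots w_j\cdot x)\in A(S):\ 0\le j\le i-2,\ b\in\tilde A\}.$$
In a product of $D$'s the variable $x$ lies in one argument of one factor. Move this argument to the third place by skew-symmetry, expand it in words ending in $x$, and collect the other factors into $b$ by commutativity. This shows $\bigcup_iK_i(S)=A(S)$. Moreover, $K_i=K_{i-1}$ if $i\ge2$ and $|S'|<i$, since the new generators, with $j=i-2$, need the $i$ nonempty disjoint supports of $u,v,w_1,\dots,w_{i-2}$ inside $S'$.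

*The operators $\theta(y)$.* Every $y\in F(T)$ with $|T|\ge2$ has the form $y=\sum[u_k,v_k]$. Put $\theta(y)(x)=\sum D(u_k,v_k,x)$; this depends on the chosen expression. By Lemma 4(b), the defect does not:
$$\Delta\theta(y)(x,z)=-2[[x,z],y]=2[y,[x,z]].\tag{11}$$
In $P$, expanding the Wronskian along its last column, with $h=uv'-u'v$,
$$\operatorname{Wr}(u,v,x)=h\,x''-h'x'+(u'v''-u''v')x ,$$
so the coefficients of $\theta(y)(x)$ at $x''$ and $x'$ depend only on $y$, and the choice affects only the term of order $0$.

We must know how $\Delta$ changes when $\operatorname{ad}y$ is applied to an operator.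

**Lemma 11.** Let $g=g(x)\in A$, $\Gamma=\Delta g$, $y\in F$ and $(yg)(x)=y(g(x))$. Then
$$\Delta(yg)(x,z)=\tfrac12\big([y,\Gamma(x,z)]-[x,\Gamma(z,y)]-[z,\Gamma(y,x)]\big)+g(y)[z,x].\tag{12}$$

**Proof.** We may take $y$ to be a variable and substitute afterwards. By (R),
$$a_x:=y(g(x))z=z(g(x))y,\qquad a_z:=y(g(z))x=x(g(z))y,\qquad a_y:=x(g(y))z=z(g(y))x .$$
Let $p=g(x)[y,z]+g(y)[z,x]+g(z)[x,y]$. Applying $y\,\cdot$ to $g(x)z-g(z)x=\Gamma(x,z)$ gives $a_x+g(x)[y,z]-a_z-g(z)[y,x]=[y,\Gamma(x,z)]$, that is,
$$a_x-a_z=[y,\Gamma(x,z)]-p+g(y)[z,x].$$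
The substitution $x\mapsto z$, $z\mapsto y$, $y\mapsto x$ fixes $p$ and maps $a_x\mapsto a_z\mapsto a_y\mapsto a_x$. It produces
$$a_z-a_y=[x,\Gamma(z,y)]-p+g(x)[y,z],\qquad a_y-a_x=[z,\Gamma(y,x)]-p+g(z)[x,y].$$
Adding the three equations, $0=[y,\Gamma(x,z)]+[x,\Gamma(z,y)]+[z,\Gamma(y,x)]-3p+p$. Insert the resulting value of $p$ in the first equation, and note that $\Delta(yg)(x,z)=a_x-a_z$. $\square$

**Lemma 12.** (i) If $y\in F(T)$ and $T\cap S=\emptyset$, then $y(K_i(S))\subset K_{i+1}(S\cup T)$ for $i\ge1$.
(ii) If $f\in H$, then $f(w_1\cdots w_j\cdot x)\in K_{j+1}$.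

**Proof of (i).** For the generators $b\,D(u,v,w_1\cdots w_j\cdot x)$ this is (3) and (4): the letter $y$ acts on $b$, on $u$, on $v$, or lengthens the word by one letter. Let $g\in H(S)$, $\Gamma=c[x,z]$. In (12) expand $[y,c[x,z]]=y(c)[x,z]+c[y,[x,z]]$ and likewise the other two terms. By (P) for $c$, $-x(c)[z,y]-z(c)[y,x]=y(c)[x,z]$. By Jacobi, $-[x,[z,y]]-[z,[y,x]]=[y,[x,z]]$. Hence
$$\Delta(yg)=c[y,[x,z]]+(y(c)-g(y))[x,z].\tag{13}$$
If $c=0$, then $yg\in H$, since $g(y)\in A(S'\cup T)$. If $c\ne0$, then $cy$ has degree at least $2$, so $\theta(cy)$ is defined. By (11) and (9),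
$$\Delta\theta(cy)=2[cy,[x,z]]=2\big(c[y,[x,z]]-y(c)[x,z]\big).$$
So $\Delta(yg-\frac12\theta(cy))=(2y(c)-g(y))[x,z]$. Thus $yg-\frac12\theta(cy)\in H$, and $yg\in K_2\subset K_{i+1}$.

**Proof of (ii).** We use induction on $j$; the case $j=0$ is $H=K_1$. Let $j\ge1$ and $X=w_2\cdots w_j\cdot x$. By (3) and (4), $\operatorname{ad}w_1$ acts on the operator $f(X)$ by acting as a derivation on all arguments of the $D$'s. On each argument, a Lie polynomial in the elements of $S'$ and possibly in $X$, it acts on one letter at a time. Hence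
$$f(w_1\cdot X)=w_1(f(X))-(\partial_{w_1}f)(X),\qquad\partial_wf=\sum_{s\in S'}f|_{s\to[w,s]}.\tag{14}$$
Each summand of $\partial_wf$ is again in $H$: the endomorphism $s\mapsto[w,s]$ turns $\Delta f=c[x,z]$ into $\Delta(f|_{s\to[w,s]})=c|_{s\to[w,s]}[x,z]$. By induction, $f(X)$ and $(\partial_{w_1}f)(X)$ lie in $K_j$. By (i), $w_1(f(X))\in K_{j+1}$. $\square$

## 10. Five families of operators of order at most one

To describe $K_i/K_{i-1}$ by a space $C_{i-1}(S')$ we need a supply of elements of $H$: one for each ambiguity or relation that will come up in Lemma 14.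

**Lemma 13.** The following lie in $H$ (disjoint supports, distinguished variable $x$):

* (h1) $x(a)$ for $a\in A$;
* (h2) $\sum D(u_k,v_k,x)$ if $\sum[u_k,v_k]=0$;
* (h3) $b\,D(u,v,x)-\theta(b[u,v])(x)$ for $b\in A$;
* (h4) $h(\theta(h')(x))-h'(\theta(h)(x))$, where $h,h'$ have degree at least $2$;
* (h5) $b(\theta(fa)(x))-a(\theta(fb)(x))$ for $a,b\in F$, $f\in A$.

**Proof.** Put $e=[x,z]$, and let $Ae$ be the set of all $ce$ with $c\in A$ of the appropriate support. We must show that each defect lies in $Ae$.

**Step 1: (h1), (h2), (h3).** For (h1), $\Delta=x(a)z-z(a)x=0$ by (R). For (h2), $\Delta=0$ by (11). For (h3), put $h=[u,v]$; by (11) and (9), $\Delta=2b[h,e]-2[bh,e]=2h(b)e$.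

**Step 2: two formulas for the rest.** Apply (12) to $g=\theta(h')$, where $\Gamma(x,z)=2[h',[x,z]]$. The last term of (12) is in $Ae$, and $-[x,[h',[z,y]]]=x\cdot h'\cdot y\cdot z$. So for any $y$,
$$\Delta(y\theta(h'))\equiv y\cdot h'\cdot e+x\cdot h'\cdot y\cdot z-z\cdot h'\cdot y\cdot x\pmod{Ae}.\tag{15}$$
For every $k\in F$, Jacobi for $[k,[x,z]]$ gives
$$k\cdot e=x\cdot k\cdot z-z\cdot k\cdot x.\tag{16}$$

**Step 3: (h4).** Use (15) for $(y,h')=(h,h')$ and for $(h',h)$. With $k=[h,h']$, the difference is $\Delta\equiv k\cdot e-x\cdot k\cdot z+z\cdot k\cdot x=0$ by (16).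

**Step 4: (h5), expansion.** Use (15) with $y=b$ and $h'=fa$. By (9), $\operatorname{ad}(fa)=f\operatorname{ad}a-a(f)$, so with (3)
$$b\cdot(fa)\cdot e=b(f)[a,e]+f(b\cdot a\cdot e)-b(a(f))e-a(f)[b,e],$$
$$x\cdot(fa)\cdot b\cdot z=x(f)(a\cdot b\cdot z)+f(x\cdot a\cdot b\cdot z)-x(a(f))[b,z]-a(f)(x\cdot b\cdot z),$$
and similarly with $x,z$ exchanged. We take the first line, plus the second, minus the second with $x\leftrightarrow z$, and subtract the same with $a\leftrightarrow b$. Let $k=[a,b]$. We sort by how often $f$ is differentiated.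

**Step 5: (h5), $f$ not differentiated.** These terms are $f(-k\cdot e+x\cdot k\cdot z-z\cdot k\cdot x)=0$ by (16).

**Step 6: (h5), $f$ differentiated once.** These terms are
$$2\big(b(f)[a,e]-a(f)[b,e]\big)+x(f)[k,z]-z(f)[k,x]-a(f)(x\cdot b\cdot z-z\cdot b\cdot x)+b(f)(x\cdot a\cdot z-z\cdot a\cdot x).$$
By (16) for $b$ and $a$, this is $3\big(b(f)[a,e]-a(f)[b,e]\big)+x(f)[k,z]-z(f)[k,x]$. By (P) for $(x,k,z)$, $x(f)[k,z]-z(f)[k,x]=k(f)e$. By (P) for $(b,a,e)$ and then (R), $b(f)[a,e]-a(f)[b,e]=e(f)k=k(f)e$. The sum is $4k(f)e\in Ae$.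

**Step 7: (h5), $f$ differentiated twice.** The terms $-b(a(f))e+a(b(f))e$ lie in $Ae$. The others are
$$-\big(x(a(f))[b,z]-z(a(f))[b,x]\big)+\big(x(b(f))[a,z]-z(b(f))[a,x]\big).$$
By (P) for $a(f)$ and $(x,b,z)$ the first parenthesis is $b(a(f))e$. By (P) for $b(f)$ and $(x,a,z)$ the second is $a(b(f))e$. So these terms equal $-b(a(f))e+a(b(f))e\in Ae$. $\square$

## 11. Descending through the orders in $x$

**Lemma 14.** Let $i\ge2$ and $|S'|\ge i$. There is a well-defined surjection
$$\Theta_i:C_{i-1}(S')\to K_i(S)/K_{i-1}(S),\quad y_1\odot\cdots\odot y_{i-1}\mapsto\theta(y_l)(y_1\cdots\widehat{y_l}\cdots y_{i-1}\cdot x),$$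
where $y_l$ is any factor of degree at least $2$.

Such a factor exists because $|S'|>i-1$. The value is in $K_i$, since the word has $i-2$ letters.

**Proof.** **Step 1: the choice of an expression $y_l=\sum[u_k,v_k]$.** Two choices differ by an operator of type (h2) in which $x$ is replaced by a word of $i-2$ letters applied to $x$. By Lemma 12(ii) the difference lies in $K_{i-1}$. In particular the formula is linear in each factor modulo $K_{i-1}$.

**Step 2: the order of the letters.** By (10), exchanging adjacent letters changes the value by a sum of terms $D(u,v,\cdot)$ on words of $i-3$ letters, which lies in $K_{i-1}$.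

**Step 3: the choice of $l$.** This matters only for $i\ge3$. Let $h,h'$ be two factors of degree at least $2$, and let $X$ be the word of the remaining $i-3$ letters applied to $x$. By (4),
$$\theta(h)(h'\cdot X)\equiv h'(\theta(h)(X))\pmod{K_{i-1}},\tag{17}$$
because the difference is a sum of terms $D(\cdot,\cdot,X)$. By (h4) and Lemma 12(ii) with $i-3$ letters, $h(\theta(h')(X))-h'(\theta(h)(X))\in K_{i-2}$. Applying (17) to both orders, $\theta(h)(h'\cdot X)\equiv\theta(h')(h\cdot X)$ modulo $K_{i-1}$.

**Step 4: (J1) is killed** ($i\ge3$; for $i=2$ there are no relations). Let $X$ be the word of the $i-3$ factors not involved in the relation, applied to $x$. In $a\odot[b,c]$ choose $y_l=[b,c]$. By skew-symmetry and (4),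
$$\sum_{cyc}\theta([b,c])(a\cdot X)=\sum_{cyc}D(b,c,[a,X])=-X(D(a,b,c)),$$
which is in $K_{i-2}$ by (h1) and Lemma 12(ii).

**Step 5: (J2) is killed** ($i\ge3$, same $X$). The factors $fa$ and $fb$ have degree at least $2$. By the computation of (17), which does not use the degree of the letter, $\theta(fa)(b\cdot X)\equiv b(\theta(fa)(X))$ and $\theta(fb)(a\cdot X)\equiv a(\theta(fb)(X))$ modulo $K_{i-1}$. The difference of the right sides is in $K_{i-2}$ by (h5) and Lemma 12(ii).

**Step 6: surjectivity.** $K_i/K_{i-1}$ is spanned by the classes of $b\,D(u,v,w_1\cdots w_{i-2}\cdot x)$. If $b\in K$, this is $\Theta_i(b[u,v]\odot w_1\odot\cdots\odot w_{i-2})$. If $b\in A$, then by (h3) and Lemma 12(ii) it is congruent modulo $K_{i-1}$ to $\theta(b[u,v])(w_1\cdots w_{i-2}\cdot x)$, which is the value of $\Theta_i$ on the same element. $\square$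

**Lemma 15.** Let $|S|=n$, $x\in S$, $f\in A(S)$ and $\pi(f)=0$. Then $f(x)z=f(z)x$ for $z\notin S$.

**Proof.** **Step 1: orders in $x$.** Let $g\in H(S)$, $\Delta g=c[x,z]$ and $\pi(g)=\sum g_ix^{(i)}$. Then $\sum g_i(x^{(i)}z-z^{(i)}x)=\pi(c)(xz'-x'z)$ with $g_i$ and $\pi(c)$ free of $x$ and $z$, so $g_i=0$ for $i\ge2$. Thus elements of $\pi(H)$ have $x$-order at most $1$. The image of $D(u,v,X)$ with $X=w_1\cdots w_j\cdot x$ is $-2\operatorname{Wr}(\pi u,\pi v,\pi X)$. The highest derivative of $x$ comes from $\pi(X)''$, whose cofactor is $\pi([u,v])$. So the $x$-order is at most $j+2$, and the coefficient of $x^{(j+2)}$ is $-2\pi([u,v])\prod\pi(w_l)$. Consequently, for $i\ge2$, elements of $\pi(K_{i-1})$ have $x$-order at most $i-1$, and the coefficient of $x^{(i)}$ in $\pi\Theta_i(\eta)$ is $-2\pi(\eta)$.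

**Step 2: descent to $H$.** Let $f\in K_i$ with $i\ge2$. If $|S'|<i$, then $K_i=K_{i-1}$ and $f\in K_{i-1}$. Otherwise $f\equiv\Theta_i(\eta)$ modulo $K_{i-1}$ with $\eta\in C_{i-1}(S')$, and $\pi(f)=0$ gives $\pi(\eta)=0$. By Lemma 8, which applies since $|S'|=n-1$, $\eta=0$, and again $f\in K_{i-1}$. Descending, $f\in K_1=H$.

**Step 3: the defect vanishes.** So $\Delta f=c[x,z]$ with $c\in A(S')$. Renaming $x$ to $z$ in $\pi(f)=0$ gives $\pi(f(z))=0$. Hence $\pi(\Delta f)=0$, that is, $\pi(c)(xz'-x'z)=0$, and $\pi(c)=0$. Since $|S'|=n-1$, (M2) gives $c=0$. $\square$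

## 12. The kernel is zero

**Proof of Theorem 2.** Suppose $\ker\pi\ne0$, and let $n$, $N=n+1$ be as in Section 7, with $0\ne w\in\ker\pi\cap F(S^*)$, $|S^*|=N$. Let $x\ne z$ be any two elements of $S^*$. By Lemma 9, $w=fz$ with $f\in A(S^*\setminus z)$ and $\pi(f)=0$. Since $|S^*\setminus z|=n$, Lemma 15 gives $f(x)z=f(z)x$. The left side is $w$, and the right side is the image of $w$ under the exchange of $x$ and $z$. So $w$ is invariant under every transposition, hence under all permutations of $S^*$, and $w=0$ by Lemma 10. This is a contradiction. So $\ker\pi=0$, and every identity of $W_1$ is a consequence of $s_4$. For $K=\mathbb R$ the identities of $\mathrm{Vect}(M)$ with $\dim M=1$ are the same. $\blacksquare$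

## 13. Other fields, free objects, and the identities of degree five

**Any field of characteristic $0$.** The proof used only $\operatorname{char}K=0$. So a Lie algebra over such a $K$ satisfies all identities of $W_1$ if and only if it satisfies $s_4$.

**Free objects.** Since $\pi$ is injective, the relatively free Lie algebra $F$ of the variety $s_4\equiv0$ is the Lie subalgebra generated by the differential variables $x_i$ in $P$, with bracket $fg'-f'g$. Moreover $A\cong\pi(A)$: if $f\in A$ and $\pi(f)=0$, then $\pi(fF)=0$, so $fF=0$ and $f=0$. Since $P$ is a domain, $fw=0$ with $f\in A$, $w\in F$ implies $f=0$ or $w=0$.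

**Degree five.** $W_1$ has no nonzero identity of degree at most $4$, and every nonzero identity of $W_1$ all of whose monomials have degree $5$ is by itself a basis of the identities of $W_1$.

**Proof.** By Theorem 2 the T-ideal of identities is generated by the multilinear element $s_4$ of degree $5$. So it is multihomogeneous and starts in degree $5$, in agreement with Section 3. Its multilinear part in five variables is the $S_5$-module generated by $s_4$, because in degree $5$ only linear substitutions are possible. Since $s_4$ is skew in $x_1,\dots,x_4$, this module is a quotient of $\operatorname{Ind}_{S_4}^{S_5}\operatorname{sgn}\cong\operatorname{sgn}\oplus U$ with $U$ irreducible of dimension $4$. The sign part maps to $0$: a totally alternating Lie element of degree $5$ is a multiple of an alternating sum of left-normed commutators, and this vanishes by Jacobi in the three innermost letters. On the other hand $s_4\ne0$ in $L$, since the elements $[\dots[x_5,x_{\sigma1}],\dots,x_{\sigma4}]$ form a basis of the multilinear part. So the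 module is irreducible, and any nonzero element of it generates $s_4$.

Finally, a nonzero identity all of whose monomials have degree $5$ is a sum of multihomogeneous identities of degree $5$, each of which is a consequence of it because $K$ is infinite. One of them is nonzero. Its full linearization is a nonzero element of the module, since identifying variables again returns a nonzero multiple of it. Hence $s_4$ is a consequence of the given identity, and Theorem 2 applies. $\square$
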